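# Locally supersoluble groups of matrices over division rings: where a cyclic normal series exists and where it cannot

## Triangular $2\times2$ matrices over a field

**Definition (supersoluble, locally supersoluble).** A group is *supersoluble* if it has a finite series $1=H_0\le H_1\le\dots\le H_l=H$ of normal subgroups of $H$ with cyclic factors $H_{i+1}/H_i$. A group is *locally supersoluble* if every finitely generated subgroup is supersoluble.

The group $S_3$ is supersoluble and $A_4$ is not: a $3$-cycle permutes the three involutions of the Klein four-group cyclically, so $A_4$ has no nontrivial cyclic normal subgroup. We use freely that subgroups and quotients of supersoluble groups are supersoluble, that finitely generated nilpotent groups are supersoluble, and that $H'$ is nilpotent when $H$ is supersoluble. Subgroups of locally supersoluble groups are clearly locally supersoluble. So are quotients, since a finitely generated subgroup of a quotient is the image of a finitely generated subgroup.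

**Definition (hypercyclic).** Let $M\le N$ be normal subgroups of a group $G$. The section $N/M$ is *$G$-hypercyclic* if there is an ascending series
$$M=G_0\le G_1\le\dots\le G_\alpha\le\dots\le G_\gamma=N$$
of normal subgroups of $G$, indexed by ordinals, with every $G_{\alpha+1}/G_\alpha$ cyclic and $G_\lambda=\bigcup_{\alpha<\lambda}G_\alpha$ at limit ordinals $\lambda\le\gamma$. The group $G$ is *hypercyclic* if $G=G/1$ is $G$-hypercyclic.

Every abelian group is hypercyclic: well-order its elements and adjoin them one at a time. The group $\mathbb Q\rtimes\{\pm1\}$, with $-1$ acting by inversion, is hypercyclic: the subgroups $\frac1{m!}\mathbb Z$ are normal with cyclic factors, their union is $\mathbb Q$, and the quotient has order $2$. The prefix "$G$-" matters: the four-group $K\le A_4$ is a hypercyclic group, but it is not $A_4$-hypercyclic.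

Supersoluble groups are hypercyclic by definition, so for finitely generated groups "locally supersoluble" implies "hypercyclic". The question is about gluing: does a cyclic normal series on each finitely generated subgroup give one on the whole group? One observation will be used throughout.

**Lemma 1.** *Let $N$ be a $G$-hypercyclic normal subgroup of $G$, and let $1\ne L\le N$ be normal in $G$. Then $L$ contains a nontrivial cyclic normal subgroup of $G$.*

**Proof.** Let $(G_\alpha)$ be a series from $1$ to $N$, and let $\alpha$ be least with $L\cap G_\alpha\ne1$. Then $\alpha\neq 0$, and $\alpha$ is not a limit, since at a limit $L\cap G_\alpha$ is the union of the earlier, trivial, intersections. So $\alpha=\beta+1$ and $L\cap G_\beta=1$. Hence $L\cap G_\alpha$ embeds in the cyclic group $G_\alpha/G_\beta$. It is normal in $G$ and nontrivial. $\square$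

Here is a case in which the gluing works.

**Proposition 2.** *Let $F$ be a field and let $G\le GL(2,F)$ be a locally supersoluble group of upper triangular matrices. Then $G$ is hypercyclic.*

**Proof.** Let $U$ be the group of matrices in $G$ with both diagonal entries $1$. It is normal in $G$, and $G/U$ is abelian because it embeds in $F^*\times F^*$. Identify $U$ with an additive subgroup of $F$ via the upper right entry. If $U=0$, then $G$ is abelian, and we are done.

Let $U\neq0$ and let $g\in G$ have diagonal $(a,b)$. Conjugation by $g$ acts on $U$ as multiplication by $c=ab^{-1}$. Choose $0\ne u\in U$ and let $H=\langle g,u\rangle$, which is supersoluble. The normal subgroup $H\cap U$ of $H$ is nontrivial, so by Lemma 1 it contains a nontrivial cyclic normal subgroup of $H$, generated by some $w\neq0$. Hence $cw=rw$ and $c^{-1}w=r'w$ with $r,r'\in\mathbb Z$. Cancelling $w$ gives $c=r\cdot1$ and $c^{-1}=r'\cdot1$. If $\operatorname{char}F=p>0$, then $c\in\mathbb F_p^*$. If $\operatorname{char}F=0$, then $rr'=1$ and $c=\pm1$. In both cases multiplication by $c$ maps every subgroup of $U$ onto itself.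

So every subgroup of $U$ is normal in $G$, and adjoining the elements of $U$ one at a time gives a series from $1$ to $U$ with cyclic factors. Since $G/U$ is abelian, the series continues to $G$. $\square$

The decisive step is "cancel $w$". One eigenvector tells us the eigenvalue, the eigenvalue is an element of $F$, and therefore *every* vector is an eigenvector. What changes if the field becomes a division ring?

## Eigenvectors over a noncommutative division ring

**Definition.** A division ring $D$ with centre $F$ is *locally finite-dimensional over $F$* if every finite subset of $D$ generates a finite-dimensional $F$-subalgebra.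

Fields and quaternion algebras are examples; an infinite-dimensional one is built below. Write $GL(n,D)$ for the group of invertible $n\times n$ matrices over $D$. The problem is this: for $D$ locally finite-dimensional over its centre, is every locally supersoluble subgroup of $GL(n,D)$ hypercyclic?

Try to repeat Proposition 2 with diagonal and unitriangular matrices. Conjugation by $\operatorname{diag}(x,y)$ acts on the upper right entry by
$$v\longmapsto xvy^{-1}. \tag{1}$$
On a finitely generated subgroup we still find $w\ne0$ with $xwy^{-1}=rw$, $r\in\mathbb Z$. But now $w$ does not cancel: the equation says $x=r\,wyw^{-1}$, a statement about this particular $w$. In Hamilton's quaternions with $x=y=i$, the map (1) fixes $1$, negates $j$, and sends $1+j$ to $1-j$. So different vectors have different eigenvalues, and some are not eigenvectors at all. Each finitely generated subgroup has its own eigenvector, and nothing forces these to agree.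

This suggests how to look for a counterexample. Take infinitely many commuting matrices $t_i=\operatorname{diag}(x_i,y_i)$, acting by $T_i:v\mapsto x_ivy_i^{-1}$, with the following two properties.

* Each $T_i$ has finite order $q$. Then finitely many of them generate a finite group of operators. We shall see that for suitable $q$ this gives local supersolubility.
* Each $v\ne0$ fails to be an eigenvector of some $T_i$, with eigenvalue meaning an integer. If $x_i$ and $y_i$ commute with $v$, then $T_i(v)=v\,x_iy_i^{-1}$, so it suffices that $z_i=x_iy_i^{-1}$ is not an integer multiple of $1$.

The identity $T_i^q=1$ at $v=1$ gives $x_i^q=y_i^q$, and then at general $v$ it says that this element is central. If $x_i$ and $y_i$ commuted, then $z_i^q=1$; for $q=2$ this forces $z_i=\pm1$, and for $q=p=\operatorname{char}D$ it forces $(z_i-1)^p=0$, so $z_i=1$. Hence $x_i$ and $y_i$ must *not* commute, although $x_i^q=y_i^q$ is central. A conjugate $y_i=c_ix_ic_i^{-1}$ of an element $x_i$ with central $q$-th power is the natural choice.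

The construction based on this choice gives the first theorem. Recall that an element $g\in GL(n,D)$ is *unipotent* if $g-1$ is nilpotent, and that a group of matrices is unipotent if all its elements are. A group is *metabelian* if its derived subgroup is abelian.

**Theorem A.** *Let $k$ be any field and $n\ge2$. There is a division ring $D\supseteq k$, locally finite-dimensional over its centre, and a metabelian locally supersoluble subgroup $G\le GL(n,D)$ that is not hypercyclic. If $\operatorname{char}k=p>0$, then $G$ can even be chosen locally nilpotent.*

So the answer to the problem is no for every $n\ge2$. The second theorem says that unipotent matrices are the only obstruction.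

**Theorem B.** *Let $D$ be locally finite-dimensional over its centre $F$, let $n\ge1$, and let $G\le GL(n,D)$ be locally supersoluble. Then $G$ has a unique largest unipotent normal subgroup $u(G)$, and $G/u(G)$ is hypercyclic. Consequently:*

1. *every locally supersoluble subgroup of $D^*=GL(1,D)$ is hypercyclic;*
2. *every completely reducible locally supersoluble subgroup of $GL(n,D)$ is hypercyclic;*
3. *a locally supersoluble $G\le GL(n,D)$ is hypercyclic if and only if $u(G)$ has an ascending series of normal subgroups of $G$ with cyclic factors.*

Together the theorems say that $n=1$ is exactly the range of $n$ in which the question has a positive answer.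

## A division ring with infinitely many independent noncommuting pairs

We treat two cases. In odd characteristic both are available.

* Case (I), $\operatorname{char}k\ne2$: put $q=2$, $\sigma_i(s_i)=-s_i$, $N_i=s_i^2$, $c_i=1+s_i$.
* Case (II), $\operatorname{char}k=p>0$: put $q=p$, $\sigma_i(s_i)=s_i+1$, $N_i=s_i^p-s_i$, $c_i=s_i$.

Here $P=k(s_1,s_2,\dots)$ is the field of rational functions in infinitely many variables, and $\sigma_i$ is the $k$-automorphism of $P$ with the given value on $s_i$ that fixes $s_j$ for $j\ne i$. The $\sigma_i$ commute, $\sigma_i^q=1$, and every $\sigma_i$ fixes every $N_j$; in case (II), $(s+1)^p-(s+1)=s^p-s$.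

**Step 1. A domain $S$.** We want elements $x_i$ that induce $\sigma_i$. Let $S$ be the skew Laurent ring $P[x_1^{\pm1},x_2^{\pm1},\dots]$. Its elements are finite sums $\sum_b\lambda_bx^b$ with $\lambda_b\in P$ and $b$ a finitely supported integer sequence, and
$$\lambda x^b\cdot\mu x^{b'}=\lambda\,\sigma^b(\mu)\,x^{b+b'},\qquad \sigma^b=\prod_i\sigma_i^{b_i}.$$
So the $x_i$ commute with each other and $x_i\lambda=\sigma_i(\lambda)x_i$. Order the exponents by comparing entries at the largest index where they differ. This is a total order compatible with addition, so the leading term of a product is the product of the leading terms, $\lambda\sigma^b(\mu)x^{b+b'}\ne0$. Hence $S$ is a domain.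

**Step 2. Inverting central elements.** Let $P_0=k(N_1,N_2,\dots)$ and $C_0=P_0[x_1^{\pm q},x_2^{\pm q},\dots]$. Elements of $P_0$ are fixed by all $\sigma_i$, and $x_i^q$ commutes with $P$ since $\sigma_i^q=1$. So $C_0$ is central in $S$. Let $D$ be the localization of $S$ at $C_0\setminus\{0\}$. It is a domain containing $k$, and the fraction field $F_0$ of $C_0$ is a central subfield of $D$.

**Step 3. $D$ is a union of finite-dimensional division algebras.** Let $D_m$ be the $F_0$-span of the monomials
$$s_1^{a_1}\cdots s_m^{a_m}x_1^{b_1}\cdots x_m^{b_m},\qquad 0\le a_i,b_i<q.$$
The $s_i$ commute with each other, the $x_i$ commute with each other, $x_i$ commutes with $s_j$ for $j\neq i$, and $x_is_i=\sigma_i(s_i)x_i$. So in any product of the $s_i$ and $x_i$ with $i\le m$ we can move the $x$'s to the right. Then we reduce exponents by $s_i^2=N_i$ in case (I), $s_i^p=s_i+N_i$ in case (II), and $x_i^q\in F_0$. Hence $D_m$ is a subalgebra of dimension at most $q^{2m}$ over $F_0$. It is a finite-dimensional domain, so left multiplication by a nonzero element is injective, hence bijective, and $D_m$ is a division ring.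

The ring $P_0[s_1,s_2,\dots]$ is a domain algebraic over $P_0$, so it is a field. It contains $k$ and all $s_i$, so it equals $P$. Also $x_i^{-1}=x_i^{q-1}x_i^{-q}$. Therefore $D$ is generated over $F_0$ by the $s_i$ and $x_i$, and $D=\bigcup_mD_m$.

**Step 4. Conclusion.** As a union of a chain of division rings, $D$ is a division ring. A finite subset lies in some $D_m$, so the $Z(D)$-algebra it generates lies in $Z(D)D_m$. This is finite-dimensional over $Z(D)$ because $F_0\subseteq Z(D)$. So $D$ is locally finite-dimensional over its centre. Moreover
$$s_{m+1}\text{ and }x_{m+1}\text{ centralize }D_m. \tag{2}$$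

For instance, in case (I), $D_1$ is generated over $F_0$ by $s_1,x_1$ with $s_1^2,x_1^2\in F_0$ and $x_1s_1=-s_1x_1$: these are the relations of a quaternion algebra. Each index $i$ contributes one such pair, commuting with all the others.

## Twisting each pair: the proof of Theorem A

Put $y_i=c_ix_ic_i^{-1}$. Then $y_i^q=c_ix_i^qc_i^{-1}=x_i^q\in F_0$. For $i\ne j$ the elements $c_i,x_i$ commute with $c_j,x_j$, so the $y_i$ commute with each other. Finally,
$$z_i:=x_iy_i^{-1}=x_ic_ix_i^{-1}c_i^{-1}=\sigma_i(c_i)c_i^{-1}=\begin{cases}(1-s_i)/(1+s_i)&\text{in case (I)},\\(s_i+1)/s_i&\text{in case (II)}.\end{cases}\tag{3}$$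
We have $z_i\notin k$. In case (I), $1-s_i=a(1+s_i)$ with $a\in k$ would give $a=1$ and $a=-1$, impossible as $\operatorname{char}k\neq2$. In case (II), $s_i+1=as_i$ is impossible.

In $GL(2,D)$ let $t_i=\operatorname{diag}(x_i,y_i)$ and $X=\langle t_1,t_2,\dots\rangle$, which is abelian. Let
$$V=\left\{\begin{pmatrix}1&v\\0&1\end{pmatrix}:v\in D\right\}\cong(D,+),\qquad G=VX=V\rtimes X.$$
By (1), $t_i$ acts on $V\cong D$ by $T_i(v)=x_ivy_i^{-1}$. The $T_i$ commute because the $t_i$ do, and $T_i^q(v)=x_i^qvy_i^{-q}=v$ because $x_i^q=y_i^q$ is central. Since $V$ and $G/V\cong X$ are abelian, $G$ is metabelian.

**Step 1. $G$ is locally supersoluble, and locally nilpotent in case (II).** A finitely generated subgroup of $G$ is generated by finitely many elements $v_jh_j$ with $v_j\in V$ and $h_j\in X_m=\langle t_1,\dots,t_m\rangle$ for some $m$. It lies in $V_0X_m$, where $V_0$ is generated by all $X_m$-images of the $v_j$. Since $X_m$ acts on $V$ as a finite group, $V_0$ is a finitely generated abelian group normalized by $X_m$. A subgroup of $V_0$ that is invariant under $T_1,\dots,T_m$ is normal in $V_0X_m$, because $V_0$ is abelian and $X_m$ acts on $V_0$ as a finite group generated by $T_1,\dots,T_m$. As $V_0X_m/V_0\cong X_m$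 is finitely generated abelian, for supersolubility it suffices to find a finite series of such subgroups of $V_0$ with cyclic factors.

*Case (I), $\operatorname{char}k=0$.* Here $V_0$ is free abelian of finite rank. The commuting operators $T_1,\dots,T_m$ satisfy $T_i^2=1$, so they are simultaneously diagonalizable on $V_0\otimes\mathbb Q$ with eigenvalues $\pm1$. Let $e_1,\dots,e_r$ be a basis of common eigenvectors. The subgroups $V_0\cap(\mathbb Qe_1+\dots+\mathbb Qe_j)$ are invariant. Successive factors embed in $\mathbb Qe_j$, are finitely generated, and have rank $1$, so they are infinite cyclic.

*Case (I), $\operatorname{char}k=p>2$.* Here $V_0$ is a finite-dimensional $\mathbb F_p$-space, and again $T_i^2=1$ with $p\ne2$ makes the $T_i$ simultaneously diagonalizable. A basis of common eigenvectors gives a series with factors of order $p$.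

*Case (II).* Here $V_0$ is a finite elementary abelian $p$-group, on which $X_m$ acts as a finite $p$-group since $T_i^p=1$. A finite $p$-group acting on a nonzero finite $\mathbb F_p$-space fixes a nonzero vector, so $V_0$ has a finite series whose factors are centralized by $X_m$, hence by $V_0X_m$. As $X_m$ is abelian, $V_0X_m$ is nilpotent. It is finitely generated, hence supersoluble. So finitely generated subgroups of $G$ are nilpotent as well as supersoluble.

**Step 2. $G$ is not hypercyclic.** Suppose it is. By Lemma 1 applied to $V$, there is $0\ne v\in D$ such that the cyclic subgroup $\mathbb Zv$ of $V\cong D$ is normal in $G$. Choose $m$ with $v\in D_m$. By (2), $x_{m+1}$ and $c_{m+1}$, hence also $y_{m+1}$, commute with $v$. So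
$$T_{m+1}(v)=x_{m+1}vy_{m+1}^{-1}=v\,z_{m+1}.$$
By normality this equals $rv$ for some $r\in\mathbb Z$. Then $v(z_{m+1}-r)=0$, and $z_{m+1}=r\cdot1\in k$, contradicting (3).

**Step 3. Larger $n$.** For $n>2$ embed $GL(2,D)$ in $GL(n,D)$ by $g\mapsto\operatorname{diag}(g,1,\dots,1)$. Being metabelian, locally supersoluble, locally nilpotent or hypercyclic depends only on the abstract group. Case (I) covers all characteristics other than $2$. Case (II) covers all positive characteristics and gives locally nilpotent groups. This proves Theorem A. $\blacksquare$

One can watch the eigenvector escape. Put $w_m=(c_1\cdots c_m)^{-1}$. For $i\le m$ the element $w_mc_i=\prod_{j\le m,\,j\ne i}c_j^{-1}$ commutes with $x_i$, so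
$$T_i(w_m)=x_iw_mc_ix_i^{-1}c_i^{-1}=w_mc_ic_i^{-1}=w_m .$$
Thus $T_1,\dots,T_m$ have the common fixed vector $w_m$, while by Step 2 no nonzero vector of $D$ spans a cyclic subgroup invariant under all the $T_i$.

## Building series from finite orbits

We turn to Theorem B. The purpose of this section is to replace "construct an ascending series" by "show that conjugacy classes are finite".

Some formal facts come first. Let $(G_\alpha)$ be a series showing that $N/M$ is $G$-hypercyclic, and let $M\le L\le N$ with $L$ normal in $G$. Then $(L\cap G_\alpha)$ shows that $L/M$ is $G$-hypercyclic, since its factors embed in those of $(G_\alpha)$. Also $(LG_\alpha)$ shows that $N/L$ is $G$-hypercyclic, since its factors are quotients of those of $(G_\alpha)$. Concatenating series, if $L/M$ and $N/L$ are $G$-hypercyclic, so is $N/M$. A subgroup $H$ of a hypercyclic group is hypercyclic (intersect the series with $H$). A direct product of two hypercyclic groups is hypercyclic (run through the series of the first factor, then that of the second), and so is a product of finitely many.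

**Lemma 3.** *Let $M\le N$ be normal subgroups of $G$.*

* *(a) If $N/M$ is generated by $G$-hypercyclic sections $N_i/M$, with each $N_i$ normal in $G$, then $N/M$ is $G$-hypercyclic.*
* *(b) If $G$ is locally supersoluble, $N/M$ is finitely generated and $G/C_G(N/M)$ is finite, then $N/M$ is $G$-hypercyclic.*
* *(c) If $G$ is locally supersoluble, $N/M$ is abelian, and each element of $N/M$ has only finitely many conjugates in $G/M$, then $N/M$ is $G$-hypercyclic.*

Here $C_G(N/M)$ is the set of $g\in G$ acting trivially on $N/M$ by conjugation.

**Proof.** (a) Well-order the given subgroups as $N_\alpha$, $\alpha<\gamma$, and put $M_\alpha=\langle M,N_\beta:\beta<\alpha\rangle$. Then $M_0=M$, $M_\gamma=N$, unions are taken at limits, and $M_{\alpha+1}=M_\alpha N_\alpha$. As groups on which $G$ acts, $M_{\alpha+1}/M_\alpha\cong N_\alpha/(N_\alpha\cap M_\alpha)$. This is a quotient of $N_\alpha/M$, so it is $G$-hypercyclic. Refine each step accordingly.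

(b) Passing to $G/M$, we may take $M=1$. Since $N$ is finitely generated and $G/C_G(N)$ is finite, there is a finitely generated $H\ge N$ with $G=H\,C_G(N)$. Now $H$ is supersoluble. Intersecting a finite series of normal subgroups of $H$ that has cyclic factors with $N$ gives subgroups of $N$, normalized by $H$, with cyclic factors. Being subgroups of $N$, they are centralized by $C_G(N)$, so they are normal in $HC_G(N)=G$.

(c) Again take $M=1$. The normal closure $L$ in $G$ of $a\in N$ is generated by the finitely many conjugates of $a$. The action of $G$ on $L$ is determined by its permutation action on these generators, so $G/C_G(L)$ is finite. By (b), $L$ is $G$-hypercyclic. These normal closures generate $N$, so (a) applies. $\square$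

As a check, remove the twist in Theorem A, putting $y_i=x_i$. The group $V\rtimes\langle\operatorname{diag}(x_i,x_i)\rangle$ is locally supersoluble by the same Step 1. But a vector $v\in D_m$ is now fixed by $T_i$ for $i>m$, so it has finitely many conjugates. By Lemma 3(c), $V$ is $G$-hypercyclic, and the group is hypercyclic. So the twist by the $c_i$ is what makes the construction work.

## The unipotent radical and the reduction to irreducible groups

Let $V=D^n$, now a right $D$-space of columns with matrices acting on the left. View $F$ as scalar matrices, which are central in $M_n(D)$. For $Y\subseteq M_n(D)$ let $F[Y]$ be the $F$-subalgebra generated by $Y$ and $1$; if $Y$ is a group, it is the $F$-span of $Y$. We use two facts constantly.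

* The entries of finitely many matrices generate a finite-dimensional $F$-subalgebra $E$ of $D$, and the matrices lie in $M_n(E)$. So every finitely generated $F$-subalgebra of $M_n(D)$ is finite-dimensional; in particular every matrix is algebraic over $F$.
* A set of nonzero pairwise orthogonal idempotents in $M_n(D)$ has at most $n$ members, because the sum of the subspaces $e_jV$ is direct.

**Lemma 4.**

* *(a) If $J$ is a nil $F$-subalgebra of $M_n(D)$ (without $1$), then $J^n=0$.*
* *(b) If $U\le GL(n,D)$ is unipotent, any product of $n$ elements $u-1$ with $u\in U$ is $0$.*
* *(c) A unipotent group acting $D$-linearly on a nonzero finite-dimensional $D$-space fixes a nonzero vector.*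

**Proof.** (a), (b) In each case we put the given $n$ elements in a nilpotent algebra $A$. In (a), let $A\subseteq J$ be the subalgebra they generate; it is finite-dimensional and nil, hence nilpotent. In (b), let $U_0$ be generated by the $n$ elements of $U$ involved, and let $A=\sum_{u\in U_0}F(u-1)$. From
$$(u-1)(v-1)=(uv-1)-(u-1)-(v-1)$$
we see that $A$ is an algebra. The algebra $F[U_0]$ is finite-dimensional, and $U_0$ acts on it by left multiplication as a group of unipotent $F$-linear maps. By Kolchin's theorem these maps are simultaneously unitriangular in some basis. So all products of $\dim_F F[U_0]$ elements $u-1$ act as $0$ on $F[U_0]$; applied to $1$ they give $0$. Thus $A$ is nilpotent.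

Let $A^iV$ be the span of all $a_1\cdots a_iv$ with $a_1,\dots,a_i\in A$ and $v\in V$, a $D$-subspace. If $A^iV=A^{i+1}V$, then $A^iV=A^{i+t}V$ for all $t$, so $A^iV=0$. Hence $V\ge AV\ge A^2V\ge\cdots$ strictly decreases until it reaches $0$. So $A^nV=0$ and $A^n=0$.

(c) Let $W\ne0$ be the space, $m=\dim W$, and suppose there is no nonzero fixed vector. Start with $w\ne0$, choose $u_1$ with $(u_1-1)w\ne0$, then $u_2$ with $(u_2-1)(u_1-1)w\neq0$, and so on. This gives a nonzero product of $m$ elements $u-1$ on $W$, contradicting (b) for $GL(m,D)$. $\square$

**Proposition 5.** *Every $G\le GL(n,D)$ has a unique largest unipotent normal subgroup $u(G)$. The group $G/u(G)$ embeds in a direct product of finitely many irreducible groups in $GL(n_i,D)$, each a quotient of $G$. If $G$ is completely reducible, or if $n=1$, then $u(G)=1$.*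

Here *irreducible* means that the space is nonzero and has no invariant $D$-subspaces except $0$ and itself.

**Proof.** Fix a composition series of $V$ by $G$-invariant $D$-subspaces, with factors $W_i$ of dimension $n_i$, and let $u(G)$ be the kernel of the action of $G$ on $\bigoplus_iW_i$. It is normal. It is unipotent, because for $g$ in it $g-1$ maps each term of the series into the one below.

Let $U$ be any unipotent normal subgroup of $G$. It acts as a unipotent group on $W_i$, so by Lemma 4(c) its fixed space in $W_i$ is nonzero. This fixed space is a $D$-subspace, and it is $G$-invariant because $U$ is normal. By irreducibility it is $W_i$. So $U\le u(G)$, and $u(G)$ is the unique largest unipotent normal subgroup.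

The group $G/u(G)$ embeds in the product of the images of $G$ in the groups $GL(W_i)\cong GL(n_i,D)$. If $G$ is completely reducible, $V$ is the direct sum of irreducible subspaces isomorphic to the $W_i$, so $u(G)$ acts trivially on $V$. If $n=1$, then $G$ is irreducible. $\square$

For example, if $D=F$ and $G$ is the group of all upper triangular matrices in $GL(2,F)$, then the composition factors are one-dimensional and $u(G)$ is the unitriangular group.

**Proposition 6.** *If $G\le GL(n,D)$ is locally supersoluble and irreducible, then $G$ is hypercyclic.*

**Theorem B follows from Proposition 6.** The irreducible groups in Proposition 5 are quotients of $G$, so they are locally supersoluble, hence hypercyclic by Proposition 6. Finite direct products and subgroups of hypercyclic groups are hypercyclic, so $G/u(G)$ is hypercyclic. In (1) and (2), $u(G)=1$. For (3), if $G$ is hypercyclic, then its normal subgroup $u(G)$ is $G$-hypercyclic. Conversely, if $u(G)$ is $G$-hypercyclic, then so is the extension $G$. $\blacksquare$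

This agrees with Theorem A: there $V$ is a unipotent normal subgroup with $G/V$ abelian, so the failure lies entirely in the action of $G$ on its unipotent radical.

The rest of the talk proves Proposition 6. **From now on $G$ is locally supersoluble and irreducible.** In particular, by Proposition 5, every unipotent normal subgroup of $G$ is trivial.

## Abelian normal subgroups: a polynomial has few roots

**Lemma 7.** *If $Z$ is an abelian normal subgroup of $G$, then $F[Z]$ is a direct sum of at most $n$ fields. Every element of $Z$ has only finitely many conjugates in $G$. Hence $Z$ is $G$-hypercyclic.*

**Proof.** Let $J$ be the set of nilpotent elements of the commutative ring $F[Z]$. It is an ideal, invariant under conjugation by $G$, and $J^n=0$ by Lemma 4(a). The $D$-subspace $JV$ is $G$-invariant, since $gjv=(gjg^{-1})gv$. If $JV=V$, then $V=J^nV=0$, which is false. By irreducibility $JV=0$, so $J=0$.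

Write $1=e_1+\dots+e_r$ with nonzero orthogonal idempotents $e_j\in F[Z]$ and $r$ maximal; this is possible and $r\le n$. By maximality, $e_jF[Z]$ has no idempotents except $0$ and $e_j$. A nonzero element of $e_jF[Z]$ generates together with $e_j$ a finite-dimensional reduced commutative $F$-algebra. Such an algebra is a direct product of fields, and having no other idempotents it is a field. So every nonzero element of $e_jF[Z]$ is invertible, and $e_jF[Z]$ is a field.

Let $z\in Z$ have minimal polynomial $f$ over $F$. Since $F$ is central, every $G$-conjugate of $z$ is a root of $f$, and it lies in $Z\subseteq F[Z]$. A root in a direct sum of $r$ fields is an $r$-tuple of roots, so there are at most $(\deg f)^r$ of them. So $z$ has finitely many conjugates, and Lemma 3(c) applies. $\square$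

This settles Proposition 6 when $N=G'$ is abelian: $N$ is then $G$-hypercyclic by Lemma 7, and $G/N$ is abelian. The argument stops when $N$ is not abelian, because a polynomial can have infinitely many roots in a noncommutative algebra. In Hamilton's quaternions, $X^2+1$ has all $ai+bj+ck$ with $a^2+b^2+c^2=1$ as roots.

The way around is to show that a subgroup $N_1$ of $N$, large enough for our purpose, is close to abelian: modulo a torsion central subgroup it is torsion-free abelian. A suitable power of each element then falls into the centre of $N_1$, where Lemma 7 counts conjugates. Because the quotient is torsion-free, we can take roots back. The next three sections construct $N_1$ and carry this out.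

## The derived subgroup is abelian modulo torsion

Let $N=G'$. A finitely generated subgroup of $N$ lies in $H'$ for some finitely generated $H\le G$, and $H'$ is nilpotent. So $N$ is locally nilpotent. Hence its elements of finite order form a subgroup $T$, the direct product of its Sylow subgroups $T_q$. All of these are characteristic in $N$, hence normal in $G$.

If $\operatorname{char}F=p>0$, then $u^{p^i}=1$ implies $(u-1)^{p^i}=0$, so $T_p$ is a unipotent normal subgroup of $G$. Hence $T_p=1$. So $T_q\neq1$ only for $q\ne\operatorname{char}F$.

We use Mal'cev's theorem: a soluble linear group of finite degree over an algebraically closed field has a triangularizable normal subgroup of finite index. We also use that roots are unique in torsion-free nilpotent groups: $x^m=y^m$ with $m\ge1$ implies $x=y$.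

**Lemma 8.** *$N'\le T$. So $N/T$ is torsion-free abelian.*

**Proof. Step 1. Every element of $N'$ has a positive power that is unipotent.** An element of $N'$ lies in $N_0'$ for some finitely generated $N_0\le N$. The group $N_0$ is nilpotent, and it acts faithfully by left multiplication on the finite-dimensional $F$-space $F[N_0]$. An element $u$ is unipotent in this representation if and only if it is unipotent as a matrix, because in both cases this says $(u-1)^i=0$ in $F[N_0]$ for some $i$. By Mal'cev's theorem $N_0$ has a normal subgroup $K$ of finite index that is triangularizable over the algebraic closure $\bar F$. So $K'$ is unipotent and normal in $N_0$. Let $\tau/K'$ be the torsion subgroup of the nilpotent group $N_0/K'$.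

Then $N_0/\tau$ is torsion-free nilpotent with an abelian normal subgroup of finite index, the image of $K$. We claim that it is abelian. Let $m$ be the index of this abelian subgroup, and let $x,y\in N_0/\tau$. Then $x^m$ and $y^m$ commute. Hence $(x^{y^m})^m=(x^m)^{y^m}=x^m$, and $x^{y^m}=x$ by uniqueness of roots. So $x$ commutes with $y^m$, whence $(y^x)^m=y^m$ and $y^x=y$. This proves the claim, so $N_0'\le\tau$. Every element of $\tau$ has a positive power in the unipotent group $K'$.

**Step 2. Positive characteristic.** If $\operatorname{char}F=p$, a unipotent $u$ satisfies $u^{p^i}-1=(u-1)^{p^i}=0$ for large $i$. So unipotent elements have finite order. By Step 1, $N'\le T$.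

**Step 3. Characteristic $0$: the unipotent elements of $N'$ form a subgroup.** Let $I_0\le N'$ be finitely generated. It is nilpotent, acts faithfully on $F[I_0]$, and has a normal subgroup $K$ of finite index triangularizable over $\bar F$. As a subgroup of finite index in a finitely generated group, $K$ is finitely generated. By Step 1 a positive power of each element of $K$ is unipotent, so all eigenvalues of elements of $K$ are roots of unity. The group of diagonal parts of $K$ is therefore abelian, finitely generated and periodic, hence finite. Let $L$ be the kernel of the map from $K$ to diagonal parts. It has finite index in $K$, and it is the set of all unipotent elements of $K$. Since $K$ is normal in $I_0$, so is $L$. Thus $L$ is a unipotent normal subgroup of finite index in $I_0$.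

Consider the composition factors of $F[I_0]$ as an $F$-space with $I_0$ acting. By Kolchin's theorem $L$ has a nonzero fixed space in each factor. This space is $I_0$-invariant since $L$ is normal, so $L$ acts trivially on the factor. Hence $I_0$ acts on each factor as a finite group. A unipotent element of $I_0$ acts on a factor as a unipotent map of some finite order $m$. Its minimal polynomial divides both a power of $X-1$ and $X^m-1$, and the latter has distinct roots in characteristic $0$, so the map is the identity. Conversely, an element acting trivially on all factors is unipotent. So the unipotent elements of $I_0$ are the elements of the kernel of this action, and they form a subgroup of $I_0$.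

Two unipotent elements of $N'$ lie in a common finitely generated $I_0\le N'$, so their product is unipotent; inverses of unipotent elements are unipotent. So the unipotent elements of $N'$ form a subgroup.

**Step 4. Conclusion in characteristic $0$.** The subgroup in Step 3 is unipotent and is normalized by $G$, since $N'$ is normal and conjugates of unipotent elements are unipotent. Hence it is trivial. By Step 1 every element of $N'$ has a positive power equal to $1$, so $N'\le T$. $\square$

## The torsion part

A *Černikov group* is a group with a divisible abelian normal subgroup of finite index that is a direct product of finitely many Prüfer groups. An example is $C_{2^\infty}\rtimes\{\pm1\}$ with $-1$ acting by inversion. We use the theorem of Šunkov and Kegel–Wehrfritz: a locally finite group with the minimal condition on abelian subgroups is a Černikov group (see Kegel–Wehrfritz, *Locally Finite Groups*, 1973).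

**Lemma 9.** *$T$ is $G$-hypercyclic.*

**Proof. Step 1. Abelian subgroups of $T_q$ are small.** Let $q\neq\operatorname{char}F$ and let $B\le T_q$ be finite abelian. Then $F[B]$ is an image of the group algebra of $B$ over $F$, which is semisimple by Maschke's theorem. So $F[B]$ is a direct sum of fields, at most $n$ in number by the bound on orthogonal idempotents. The projections of $B$ to these fields are finite subgroups of multiplicative groups of fields, hence cyclic. So $B$ embeds in a product of at most $n$ cyclic groups. In particular, if $B$ is elementary abelian, then $|B|\le q^n$. Therefore in every abelian subgroup $E$ of $T_q$ the elements of order dividing $q$ form a finite group. The divisible hull of $E$ has the same elements of order dividing $q$, so it is a direct sum of finitely many Prüfer groups, which satisfies the minimal condition on subgroups. Hence $E$ does too.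

**Step 2. $T_q$ is $G$-hypercyclic.** Finitely generated subgroups of $T_q$ are nilpotent and periodic, hence finite, so $T_q$ is locally finite. By Step 1 and the theorem above, $T_q$ is a Černikov group, with a divisible abelian subgroup $R_q$ of finite index and finite rank. A divisible group has no proper subgroups of finite index, so $R_q$ lies in every subgroup of finite index of $T_q$. Hence $R_q$ is the intersection of all these subgroups, so it is characteristic in $T_q$ and normal in $G$. It is the union of the finite characteristic subgroups $\{r\in R_q:r^{q^i}=1\}$. Each of these is finite and normal in $G$, hence $G$-hypercyclic by Lemma 3(b). So $R_q$ is $G$-hypercyclic by Lemma 3(a). The finite section $T_q/R_q$ is $G$-hypercyclic by Lemma 3(b). Hence $T_q$ is $G$-hypercyclic.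

**Step 3. All primes.** The $T_q$ generate $T$; apply Lemma 3(a). $\square$

## A self-centralizing abelian subgroup of $T$

The aim is to cut $N$ down to a subgroup $N_1$ in which the torsion is central, while keeping $G/N_1$ under control.

**Step 1. The subgroup $A$.** By Zorn's lemma let $A$ be maximal among the abelian normal subgroups of $G$ contained in $T$. We claim
$$C_T(A)=A. \tag{4}$$
Otherwise $C_T(A)/A$ is a nontrivial normal subgroup of $G/A$ contained in $T/A$, which is $G$-hypercyclic by Lemma 9. By Lemma 1 applied in $G/A$, it contains a nontrivial cyclic normal subgroup $\langle c\rangle A/A$ of $G/A$. As $c$ centralizes $A$, the group $\langle c\rangle A$ is abelian. It is normal in $G$, lies in $T$, and is larger than $A$, a contradiction.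

**Step 2. The subgroup $G_1$.** By Lemma 7, $F[A]=\bigoplus_{j=1}^rK_j$ with fields $K_j=e_jF[A]$ and $r\le n$. Conjugation by $G$ permutes the primitive idempotents $e_1,\dots,e_r$ of $F[A]$. Let $G_1$ be the kernel of this permutation action. It is normal of finite index in $G$ and contains $A$.

**Step 3. $G_1'$ centralizes $A$.** The group $Ae_j$ is a torsion subgroup of $K_j^*$. Its finite subgroups are cyclic, so it is locally cyclic, and it has at most one subgroup of each finite order. So an automorphism of $Ae_j$ maps each finite cyclic subgroup to itself and acts on it as a power map. Power maps commute, so $\operatorname{Aut}(Ae_j)$ is abelian. Now $G_1$ acts on $Ae_j$ by conjugation, since $g(ae_j)g^{-1}=(gag^{-1})e_j$ for $g\in G_1$. Hence $G_1'$ centralizes each $Ae_j$. As $a=\sum_jae_j$, it centralizes $A$.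

**Step 4. The subgroups $C$ and $N_1$.** Put
$$C=C_{G_1}(A),\qquad N_1=N\cap C.$$
Both are normal in $G$, and $G_1/C$ is abelian by Step 3. By (4), $N_1\cap T=C_T(A)\cap G_1=A\cap G_1=A$. So $A\le N_1$, and since $C$ centralizes $A$,
$$A\le Z(N_1),\qquad N_1/A=N_1/(N_1\cap T)\cong N_1T/T\le N/T.$$
By Lemma 8, $N_1/A$ is torsion-free abelian.

## Powers that fall into the centre

**Lemma 10.** *$N_1/A$ is $G$-hypercyclic.*

**Proof.** Let $a\in N_1$, and let $f$ be its minimal polynomial over $F$, of degree $d$.

**Step 1. Commutators with $a$ have order dividing $d!$.** Let $b\in N_1$ and $\zeta=bab^{-1}a^{-1}$. Since $N_1/A$ is abelian, $\zeta\in A$, so $\zeta$ is central in $N_1$. From $bab^{-1}=\zeta a$ we get by induction $b^kab^{-k}=\zeta^ka$, and therefore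
$$f(\zeta^ka)=0\qquad\text{for all }k\ge0. \tag{5}$$
Unlike the roots in the quaternion example, these roots all lie in the commutative ring $F[A,a]$.

Fix $j$. Let $S_j=e_jF[A,a]$, a commutative ring with identity $e_j$ containing the field $K_j$. Let $\mathfrak m$ be a maximal ideal of $S_j$. Then $K_j\cap\mathfrak m=0$, so the field $S_j/\mathfrak m$ contains a copy of $K_j$. Since $a$ is invertible and algebraic over $F$, $a^{-1}\in F[a]$. So $ae_j$ is a unit of $S_j$, and its image $\bar a$ in $S_j/\mathfrak m$ is nonzero. By (5), every $(\zeta e_j)^k\bar a$ is a root of $f$ in the field $S_j/\mathfrak m$. There are at most $d$ roots, and $\bar a$ can be cancelled, so $\zeta e_j\in K_j^*$ has at most $d$ distinct powers. Its order is at most $d$, so $(\zeta e_j)^{d!}=e_j$. Summing over $j$ gives $\zeta^{d!}=1$.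

**Step 2. $a^{d!}$ is central in $N_1$.** Since $\zeta$ commutes with $a$, we have $ba^{d!}b^{-1}=(\zeta a)^{d!}=\zeta^{d!}a^{d!}=a^{d!}$. As $b\in N_1$ was arbitrary,
$$z:=a^{d!}\in Z:=Z(N_1),$$
and $Z$ is an abelian normal subgroup of $G$.

**Step 3. Finitely many conjugates.** By Lemma 7, $z$ has only finitely many $G$-conjugates. Suppose $(a^g)^{d!}=(a^h)^{d!}$ with $g,h\in G$. Then $a^gA$ and $a^hA$ are elements of the torsion-free abelian group $N_1/A$ with equal $d!$-th powers, so $a^gA=a^hA$. Thus $aA$ has at most as many conjugates in $G/A$ as $z$ has in $G$, a finite number. Since $a\in N_1$ was arbitrary, Lemma 3(c) shows that $N_1/A$ is $G$-hypercyclic. $\square$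

## Assembling the series for an irreducible group

**Proof of Proposition 6.** We show that each section of $1\le A\le N_1\le G$ is $G$-hypercyclic.

**Step 1. The section $A/1$.** It is a normal subgroup of $G$ inside $T$, so it is $G$-hypercyclic by Lemma 9.

**Step 2. The section $N_1/A$.** This is Lemma 10.

**Step 3. The group $G/C$ is hypercyclic.** The group $G_1/C$ is abelian of finite index in $G/C$. So the centralizer in $G/C$ of each of its elements has finite index, and each element has finitely many conjugates in $G/C$. By Lemma 3(c), $G_1/C$ is $G$-hypercyclic. The group $G/G_1$ is finite, so $G/G_1$ is $G$-hypercyclic by Lemma 3(b).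

**Step 4. The section $G/N_1$.** Since $N_1=N\cap C$, the group $G/N_1$ embeds in $G/N\times G/C$. Here $G/N=G/G'$ is abelian, hence hypercyclic, and $G/C$ is hypercyclic by Step 3. So $G/N_1$ is hypercyclic.

Concatenating the three series, $G$ is hypercyclic. This proves Proposition 6, and with it Theorem B. $\blacksquare$
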